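# Shifts on divisible groups, and derived groups of centralizers in locally finite groups

Throughout, $p$ is a prime, $x^y=y^{-1}xy$ and $[x,y]=x^{-1}x^y$. For a subgroup $B$, the set of its nontrivial elements is $B^\#$. We write $H'$ for the derived subgroup, $\gamma_j$ for the terms of the lower central series, and $\exp$ for the exponent.

## 1. A shift acting on a divisible group

Fix an integer $k\ge 1$ and a prime $\ell\ne p$. Let $U=\mathbb Z(\ell^\infty)$, the group of complex roots of unity of $\ell$-power order, written additively. It is the union of its finite subgroups $U[\ell^i]$, cyclic of order $\ell^i$, and it has infinite exponent. Put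
$$V=\{(u_1,\dots,u_p)\in U^p:\ u_1+\dots+u_p=0\}.$$
Forgetting the last coordinate shows $V\cong U^{p-1}$. Let $E=C_p^k$ and
$$P=E\wr C_p=E^p\rtimes\langle t\rangle ,$$
where $t$ has order $p$ and permutes the $p$ coordinates of $E^p$ cyclically. Let $P$ act on $V$ as follows: $E^p$ acts trivially, and $t$ acts by the cyclic shift of coordinates. Finally let
$$G=V\rtimes P .$$
This group is locally finite: $V$ is a union of finite $P$-invariant subgroups $V[\ell^i]$, and $P$ is finite. The subgroup $V\times E^p$ is abelian, normal, and of index $p$. We compute three things.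

**Fixed points of $t$.** A vector of $V$ fixed by the shift is $(u,\dots,u)$ with $pu=0$. Since $\ell\ne p$, this forces $u=0$. So $C_V(t)=0$. With $A=\langle t\rangle$ we get $C_G(A)\cap V=1$, so $C_G(A)$ embeds in $G/V\cong P$ and is finite. Also $C_G(P)\le C_G(t)$ is finite, so $A=P$ would do as well.

**Centralizers of one coordinate.** Let $B=E\times1\times\dots\times1\le E^p$, elementary abelian of order $p^k$, and let $b\in B^\#$. For $f\in E^p$ and $j\not\equiv0\pmod p$ we have $b^{ft^j}=b^{t^j}$, because $E^p$ is abelian. Its nontrivial entry sits in a coordinate other than the first, so $b^{ft^j}\neq b$. Hence $C_P(b)=E^p$. Since $b$ centralizes $V$,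
$$C_G(b)=V\,C_P(b)=V\times E^p,$$
which is abelian. So $C_G(b)'=1$ for every $b\in B^\#$.

**The derived subgroup.** The endomorphism $v\mapsto v^t-v$ of $V$ is injective, since $C_V(t)=0$. It maps each finite group $V[\ell^i]$ into itself, hence bijectively onto itself, hence it maps $V$ onto $V$. So $V=[V,t]\le G'$, and $G'$ has infinite exponent.

The smallest picture is $p=2$, $\ell=3$: then $V=\{(u,-u)\}\cong\mathbb Z(3^\infty)$ is inverted by $t$. With $k=1$, $P$ is dihedral of order $8$. With $k=3$, $P=C_2^3\wr C_2$ has order $128$.

What we have shown, and what the construction is for, is the following theorem. It disproves the conjecture of Section 2.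

**Theorem 1.** Let $p$ be a prime and $k\ge1$. There is a locally finite group $G$ with an abelian normal subgroup of index $p$, a subgroup $A$ of order $p$ with $C_G(A)$ finite, and an elementary abelian subgroup $B$ of order $p^k$ with $C_G(b)$ abelian (so $C_G(b)'=1$) for all $b\in B^\#$, such that $G'$ has infinite exponent. One may also take a finite $p$-subgroup $A\ge B$ (namely $A=P$).

## 2. A conjecture on small centralizers, and its corrected form

A group is *locally finite* if its finitely generated subgroups are finite, and *locally solvable* if its finitely generated subgroups are solvable ("soluble" is the same word). A group *almost* has a property if some subgroup of finite index has it. For instance, the infinite dihedral group is almost abelian.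

**Conjecture.** Let $G$ be a locally finite group containing a finite $p$-subgroup $A$ such that $C_G(A)$ is finite and an elementary abelian subgroup $B$ of order $p^3$ such that $C_G(b)'$ has finite exponent for all $b\in B^\#$. Then $G$ is almost locally solvable and $G'$ has finite exponent.

Theorem 1 with $k=3$ satisfies all hypotheses and violates the last clause. So **the conjecture is false for every prime $p$**, and it stays false if $p^3$ is replaced by any $p^k$. The group of Section 1 also suggests what might survive, since it has an abelian subgroup of index $p$. The rest of these notes proves the following.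

**Theorem 2.** Let $G$ be a locally finite group with a finite $p$-subgroup $A$ such that $C_G(A)$ is finite, and an elementary abelian subgroup $B$ of order $p^k$, $k\ge2$, such that $C_G(b)'$ has finite exponent for all $b\in B^\#$. Then:

(a) $G$ is almost locally solvable.

(b) $G$ has a normal subgroup $H$ of finite index with $H'$ of finite exponent.

(c) The following are equivalent: (i) $G'$ has finite exponent; (ii) $G$ has finite exponent; (iii) $C_G(B)$ has finite exponent.

(d) If some $b\in B^\#$ is centralized by a finite $p$-subgroup $A_1$ with $C_G(A_1)$ finite (for example, if $A$ centralizes some $b\in B^\#$), then $G$ has finite exponent.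

(e) In (b), the assumption $k\ge2$ cannot be replaced by $k=1$, for any prime $p$.

For $k=3$ the hypotheses are exactly those of the conjecture. The proof of (a)–(d) uses the classification of finite simple groups (CFSG).

## 3. Split extensions with abelian kernel

Abelian groups $G$ are no test, since then $G=C_G(A)$ is finite. The first real case is $G=Q\rtimes P$, where $Q$ is an abelian locally finite group without elements of order $p$ and $P$ is a finite $p$-group containing $A$ and $B$. Write $Q$ additively. Two facts about such actions (recalled in Section 5) are used: $Q=[Q,P]\oplus C_Q(P)$, and, if $B$ is noncyclic, $Q=\sum_{b\in B^\#}C_Q(b)$.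

Here (a) and (b) are trivial, with $H=Q$. On the other hand $G'=[Q,P]P'$, and $C_Q(P)\le C_Q(A)$ is finite. So $G'$ has finite exponent if and only if $Q$ has.

The hypothesis gives that $[C_Q(b),C_P(b)]\le C_G(b)'$ has finite exponent for $b\in B^\#$. Suppose $A$ centralizes one element $b\in B^\#$. Then $C_Q(b)=[C_Q(b),A]\oplus C_{C_Q(b)}(A)$ has finite exponent, hence so has $C_Q(B)$. For any $b'\in B^\#$ the group $C_Q(b')=[C_Q(b'),B]\oplus C_Q(B)$ has finite exponent, because $B\le C_P(b')$. If $B$ is noncyclic, $Q$ is the sum of these groups and has finite exponent. This is (d) in miniature.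

So a counterexample must have an $A$ that centralizes no element of $B^\#$. The cheapest way is to let $b$ centralize $Q$, to let $C_P(b)$ act trivially on $Q$, and to have a $t\in P$ outside $C_P(b)$, for all $b$, with $C_Q(t)=0$. The wreath product of Section 1 does this.

This also locates the failure of the direct approach to "$G'$ has finite exponent". One would like to control all commutators from the groups $C_G(b)'$, because centralizers $C(b)$ generate a group on which a noncyclic $B$ acts coprimely. But they need not generate $G$: in Section 1 we have $\langle C_G(b):b\in B^\#\rangle=V\times E^p$, and the missing element $t$ creates all of $V$ as commutators. In Section 11 we show that after passing to a suitable $H$ of finite index, $H$ *is* generated by a normal $p'$-subgroup together with its centralizers $C_H(b)$. That is why (b) is true.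

## 4. Heisenberg groups: order $p$ is not enough

This section proves (e). For a prime $\ell$ let $E_i$ be the group of upper unitriangular $3\times3$ matrices over $\mathbb Z/\ell^i$, written as triples with
$$(x,y,z)(x',y',z')=(x+x',\,y+y',\,z+z'+xy').$$
For units $\alpha,\beta$ the map $(x,y,z)\mapsto(\alpha x,\beta y,\alpha\beta z)$ is an automorphism. Let $Q=\bigoplus_{i\ge1}E_i$ (restricted direct product).

**Case $p$ odd.** Take $\ell\equiv1\pmod p$; then $\ell$ is odd and $(\mathbb Z/\ell^i)^*$ is cyclic of order divisible by $p$. Let $\zeta_i$ have order $p$ in it and let $b$ act on $E_i$ with $\alpha=\beta=\zeta_i$. The kernel of $(\mathbb Z/\ell^i)^*\to(\mathbb Z/\ell)^*$ is an $\ell$-group, so $\zeta_i$ still has order $p$ modulo $\ell$. As $p$ is odd, $\zeta_i-1$ and $\zeta_i^2-1$ are units. A fixed point of $b$ satisfies $(\zeta_i-1)x=(\zeta_i-1)y=(\zeta_i^2-1)z=0$, so $C_Q(b)=1$. Let $G=Q\rtimes\langle b\rangle$ and $A=B=\langle b\rangle$. Then $C_G(b)=\langle b\rangle$ is finite and abelian.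

**Case $p=2$.** Take $\ell$ odd. Let $P=\langle b,c\rangle$ be dihedral of order $8$ with noncommuting involutions $b,c$, acting through $P/Z(P)\cong C_2^2$ by
$$b:(x,y,z)\mapsto(-x,-y,z),\qquad c:(x,y,z)\mapsto(x,-y,-z).$$
Let $G=Q\rtimes P$, $A=P$, $B=\langle b\rangle$. Fixed points of $b$ have $x=y=0$, and those of $c$ have $y=z=0$, so $C_Q(P)=1$ and $C_G(A)$ embeds in $P$. If $xy$ with $x\in Q$, $y\in P$ centralizes $b$, then $y\in C_P(b)$ modulo $Q$, hence $y\in C_P(b)$ and $x\in C_Q(b)$. So $C_G(b)=C_Q(b)C_P(b)$. Here $C_Q(b)$ (all $x=y=0$) is abelian, and $C_P(b)=\langle b\rangle\times Z(P)$ is abelian and centralizes it. So $C_G(b)$ is abelian.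

**Conclusion of both cases.** Let $H\le G$ have finite index $h$. Then $G$ modulo the core of $H$ embeds in the symmetric group of degree $h$, so $g^{h!}\in H$ for all $g\in G$. Apply this to $(1,0,0)$ and $(0,1,0)$ in $E_i$: $H$ contains $(h!,0,0)$ and $(0,h!,0)$, and their commutator is the corner element with $z=(h!)^2$. Its order is at least $\ell^i/(h!)^2$, which is unbounded in $i$. So $H'$ has infinite exponent for every $H$ of finite index, and (e) is proved. $\square$

## 5. Coprime action, lifting of centralizers, and inverse limits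

A $p'$-group is a periodic group without elements of order $p$. The *rank* of a $p$-group is its Prüfer rank: the least $r$ such that every finitely generated subgroup can be generated by $r$ elements. It does not increase on passing to subgroups and quotients. A *Chernikov group* is a finite extension of a direct product of finitely many groups $\mathbb Z(\ell_j^\infty)$; the group of Section 1 is an example.

In a finite group $F$, $O_{p'}(F)$ and $O_p(F)$ are the largest normal $p'$- and $p$-subgroups, and $O_{p',p}(F)/O_{p'}(F)=O_p(F/O_{p'}(F))$. $F$ is *$p$-nilpotent* if $F=O_{p',p}(F)$, and *$p$-solvable* if it has a normal series whose factors are $p$-groups or $p'$-groups. For example, the symmetric group $S_3$ is $2$-nilpotent but not $3$-nilpotent, and for every $p\ge 7$ the group $A_5$, being a $p'$-group, is $p$-nilpotent and $p$-solvable without being solvable. The Hall–Higman lemma says: if $F$ is $p$-solvable and $O_{p'}(F)=1$, then $C_F(O_p(F))\le O_p(F)$.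

**(Co) Coprime action.** Let a finite $p$-group $P$ act on a locally finite $p'$-group $Q$. Then $Q$ is a union of finite $P$-invariant subgroups, and (for finite $Q$, and then in general by taking unions) the following hold:

1. $Q=[Q,P]\,C_Q(P)$, $[Q,P]\trianglelefteq Q$ and $[Q,P,P]=[Q,P]$;
2. $C_Q(P)$ covers $C_{Q/N}(P)$ for every $P$-invariant normal subgroup $N$;
3. if $Q$ is abelian, $Q=[Q,P]\times C_Q(P)$;
4. if $P$ is noncyclic elementary abelian, $Q=\langle C_Q(b):b\in P^\#\rangle$;
5. if $Q$ is finite, it has $P$-invariant Sylow subgroups for each prime.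

**(L) Lifting.** If $N$ is a normal $p'$-subgroup of a locally finite group $Y$ and $P\le Y$ is a finite $p$-subgroup, then $C_Y(P)$ covers $C_{Y/N}(PN/N)$. More precisely, if $[x,P]\subseteq N$, there is $y\in N$ with $xy\in C_Y(P)$.

*Proof.* Since $[x,P]\subseteq N$, also $P^x\le NP$. The finite group $Z=\langle P,P^x\rangle$ equals $(Z\cap N)P$, so $P$ and $P^x$ are Sylow $p$-subgroups of $Z$, and $P^{xg}=P$ for some $g\in Z$. Write $g=yu$ with $y\in Z\cap N$, $u\in P$; then $P^{xy}=P$. For $b\in P$ we have $b^{xy}\equiv b$ modulo $N$, both elements lie in $P$, and $P\cap N=1$. So $b^{xy}=b$. $\square$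

**(IL) Inverse limits.** Let $\mathfrak X$ be a subgroup-closed class of finite groups, and suppose every $F$ in a directed system of finite subgroups with union $G$ has a normal $\mathfrak X$-subgroup of index at most $N$. Then $G$ has a normal subgroup of index at most $N$ all of whose finite subgroups are in $\mathfrak X$.

*Proof.* Let $\Sigma(F)$ be the finite nonempty set of normal $\mathfrak X$-subgroups of $F$ of index $\le N$. For $F\le F_1$, $J\mapsto J\cap F$ maps $\Sigma(F_1)$ to $\Sigma(F)$. An inverse limit of finite nonempty sets is nonempty, so there is a family $J_F\in\Sigma(F)$ with $J_{F_1}\cap F=J_F$ whenever $F\le F_1$. Put $J=\bigcup J_F$. By directedness $J$ is a subgroup, it is normal, and $J\cap F=J_F$. If $N+1$ elements lay in distinct cosets of $J$, a member $F$ containing them would give $|F:J_F|>N$. A finite subgroup of $J$ lies in some $F$, hence in $J_F\in\mathfrak X$. $\square$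

**Quoted theorems.**

- **(KS)** Khukhro–Shumyatsky, *Bounding the exponent of a finite group with automorphisms*, J. Algebra 212 (1999): if a noncyclic group $B$ of order $p^2$ acts on a finite $p'$-group $R$ and $\exp C_R(b)$ divides $n$ for all $b\in B^\#$, then $\exp R$ is bounded in terms of $p$ and $n$.
- **(J)** Jones, *Varieties and simple groups*, J. Austral. Math. Soc. 17 (1974), with CFSG: a nonabelian finite simple group of exponent dividing $n$ has order at most some $J(n)$.
- **(C)** A locally finite $p$-group of finite rank is Chernikov (Blackburn; see Robinson, *Finiteness Conditions*).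
- **(D)** The profinite group $GL_k(\mathbb Z_p)$ has finite rank (Dixon–du Sautoy–Mann–Segal, *Analytic pro-$p$ groups*).

**Reduction to $|B|=p^2$.** The hypotheses of Theorem 2 pass to every noncyclic subgroup of $B$, and (a), (b) do not mention $B$. So from here to the end of Section 11 we assume $|B|=p^2$. We fix $n$ such that $\exp C_G(b)'$ divides $n$ for all $b\in B^\#$, and put $m=|C_G(A)|$.

## 6. What a finite $C_G(A)$ does to $p$-subgroups

**Lemma 3.** Let $G$ be locally finite with a finite $p$-subgroup $A$, $|C_G(A)|=m$. There is $r$ such that every finite $p$-subgroup of $G$, and every $p$-subgroup of a quotient of a finite subgroup of $G$, has rank at most $r$. All $p$-subgroups of $G$ are Chernikov.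

*Proof.* **Step 1.** *Purpose: bound elementary abelian normal subgroups.* Let $P\ge A$ be a finite $p$-subgroup and $E\trianglelefteq P$ elementary abelian, regarded as an $\mathbb F_pA$-module. Let $I$ be the augmentation ideal of $\mathbb F_pA$, which is nilpotent, and $E^*$ the dual module. The annihilator of $E^*I$ in $E$ is $C_E(A)$, so $\dim E^*/E^*I=\dim C_E(A)=:d\le\log_pm$. Since $I$ is nilpotent, elements of $E^*$ that span it modulo $E^*I$ generate $E^*$ as a module. So $E^*$ is an image of $(\mathbb F_pA)^d$, and $\dim E=\dim E^*\le k_0:=|A|\log_pm$.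

**Step 2.** *Purpose: bound the rank of $P$.* Let $M$ be a maximal abelian normal subgroup of $P$. Then $C_P(M)=M$, since $P$ is a finite $p$-group. As $\Omega_1(M)$ is normal in $P$, Step 1 gives $k':=\mathrm{rk}\,M=\mathrm{rk}\,\Omega_1(M)\le k_0$. Write $M=\mathbb Z_p^{k'}/\Lambda$ with $\Lambda\le p\,\mathbb Z_p^{k'}$ of finite index. An automorphism of $M$ lifts to an endomorphism $g$ of the free module $\mathbb Z_p^{k'}$ with $g\Lambda\le\Lambda$. Modulo $p$ it acts as on $M/pM$, so it is invertible, and $g\in GL_{k'}(\mathbb Z_p)$. As $\Lambda$ has finite index and $\det g$ is a unit, $g\Lambda=\Lambda$. So $\mathrm{Aut}(M)$ is a continuous image of the closed stabilizer of $\Lambda$ in $GL_{k'}(\mathbb Z_p)$. Since $P/M$ embeds in $\mathrm{Aut}(M)$, (D) bounds $\mathrm{rk}(P/M)$ in terms of $p$ and $k_0$. So $\mathrm{rk}\,P\le\mathrm{rk}\,M+\mathrm{rk}(P/M)$ is bounded, by $r$ say.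

**Step 3.** *Purpose: reach all $p$-subgroups.* A finite $p$-subgroup $F$ is conjugate, inside the finite group $\langle F,A\rangle$, into a Sylow $p$-subgroup containing $A$, so its rank is at most $r$. A $p$-subgroup of a quotient of a finite subgroup is the image of a Sylow $p$-subgroup of its preimage. An arbitrary $p$-subgroup of $G$ therefore has rank at most $r$, and (C) applies. $\square$

**Lemma 4.** Let $C$ be locally finite, $A\le C$ a finite $p$-subgroup with $C_C(A)$ finite, and $C'$ of finite exponent. Then $C$ has finite exponent.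

*Proof.* The plan is a Frattini argument. The subgroup $N=C'A$ contains $C'$, so it is normal in $C$, and it has finite exponent. Let $P\ge A$ be a maximal $p$-subgroup of $N$. It is Chernikov by Lemma 3 and has finite exponent, so it is finite. For $g\in C$, both $P$ and $P^g$ are maximal $p$-subgroups of $N$, hence Sylow in the finite group $\langle P,P^g\rangle\le N$. So $P^g=P^x$ with $x\in N$, and $g=(gx^{-1})x\in N_C(P)N$. Thus $C=N\,N_C(P)$. Now $C_C(P)\le C_C(A)$ is finite and $N_C(P)/C_C(P)$ embeds in the finite group $\mathrm{Aut}(P)$. So $N_C(P)$ is finite, $C/N$ is finite, and $C$ has finite exponent. $\square$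

## 7. Steinberg endomorphisms and their fixed points

For a finite group $F$, $O^{\ell'}(F)$ is the subgroup generated by all $\ell$-elements. Let $X$ be an algebraic group over $\overline{\mathbb F}_\ell$. For an endomorphism $\tau$ we write $X_\tau$, and for an algebraic automorphism $b$ we write $X^b$, for the fixed points.

- **(R)** If $b$ is an automorphism of finite order prime to $\ell$ of a connected reductive group $X$ in characteristic $\ell$, then $(X^b)^\circ$ is reductive (Steinberg; Prasad–Yu, *On finite group actions on reductive groups and buildings*, Invent. Math. 147 (2002), Thm 2.1) and $\mathrm{Lie}(X^b)=\mathrm{Lie}(X)^b$.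
- **(Aut)** (Steinberg; Gorenstein–Lyons–Solomon, *Classification of the Finite Simple Groups, No. 3* (GLS3), Thm 2.5.12.) Let $X$ be a simple adjoint algebraic group over $\overline{\mathbb F}_\ell$, $\Gamma$ the group of algebraic graph automorphisms and $\varphi$ the standard $\ell$-Frobenius. Put $\mathbb D=\Gamma\times\langle\varphi\rangle$, except that for $(B_2,2),(F_4,2),(G_2,3)$ put $\mathbb D=\langle\psi\rangle$ with $\psi^2=\varphi$ (and $\Gamma=1$). Put $\mathbb A=X\rtimes\mathbb D$, acting on $X$, and let $q:\mathbb A\to\mathbb R_{>0}$ be the homomorphism trivial on $X\Gamma$ with $q(\varphi)=\ell$ (so $q(\psi)=\sqrt\ell$). Elements with $q=1$ are algebraic automorphisms; those with $q>1$ are Steinberg endomorphisms. Every finite simple group of Lie type, except the Tits group (and groups isomorphic to other simple groups on the list), is $S=O^{\ell'}(X_\sigma)$ with $\sigma\in\mathbb D$, $q(\sigma)>1$; and restriction induces $C_{\mathbb A}(\sigma)/\langle\sigma\rangle\cong\mathrm{Aut}(S)$.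

**Example.** Let $X=PGL_2$ and $\sigma=\varphi^a$, so $q(\sigma)=\ell^a=:q$. Then $X_\sigma=PGL_2(q)$, $S=PSL_2(q)$ (for $q\geq4$), and $C_{\mathbb A}(\sigma)=PGL_2(q)\rtimes\langle\varphi\rangle$. If $a=p$, then $\varphi$ acts on $S$ as a field automorphism of order $p$, with $\varphi^p=\sigma$, and its fixed points in $S$ contain $PSL_2(\ell)$.

**(St) Standard facts.** Let $\tau$ be a Steinberg endomorphism of $X$ ($X,\sigma,S$ as in (Aut)), let $\mathrm{rk}\,X$ be the rank of $X$ and $N_+$ the number of positive roots.

1. A Sylow $\ell$-subgroup of $X_\tau$ has order $q(\tau)^{N_+}$ and lies in $O^{\ell'}(X_\tau)$. By the order formula, $|X_\tau|$ is bounded in terms of $q(\tau)$ and $\mathrm{rk}\,X$.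
2. $O^{\ell'}(X_\tau)$ is a nonabelian simple group if $q(\tau)$ exceeds an absolute constant.
3. $X_\sigma/S$ is abelian of order $\le\mathrm{rk}\,X+1$; with finitely many exceptions for given rank, the Schur multiplier of $S$ has order $\le\mathrm{rk}\,X+1$ (GLS3, Ch. 2, Thm 6.1.4).
4. On any $\sigma$-stable torus some power $\sigma^f$ acts as $t\mapsto t^{q^f}$, $q=q(\sigma)$. So $\sigma$ acts on the character lattice with all eigenvalues of absolute value $q$, and a $\sigma$-stable torus $T$ of dimension $d$ has $(q-1)^d\le|T_\sigma|\le(q+1)^d$.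
5. Let $Y$ be semisimple with a Steinberg endomorphism $\tau$. Then $\tau$ lifts to the simply connected cover $Y_{sc}$, $|Y_\tau|=|Y_{sc,\tau}|$, the group $Y_{sc,\tau}$ is generated by its $\ell$-elements, and it maps onto $O^{\ell'}(Y_\tau)$ with central kernel of order prime to $\ell$.
6. (Lang–Steinberg) For a connected group $K^\circ$ with a Steinberg endomorphism $\sigma$, the map $x\mapsto x^{-1}\sigma(x)$ is onto.

**(Per) Perfectness.** If $X$ is simple adjoint and $O^{\ell'}(X_\tau)$ is a nonabelian simple group, then $X_{sc,\tau}$ is perfect, hence quasisimple. Indeed, by (St) 5 it is a central extension of a perfect group with kernel $Z$ of order prime to $\ell$. So its abelianization is an image of $Z$, of order prime to $\ell$. The abelianization is also generated by $\ell$-elements, hence it is trivial.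

## 8. Finite groups: bounding $|F:O_{p',p}(F)|$

First a hand computation. Let $p=2$, $F=PSL_2(q)$, $q>3$ odd, and $B$ a Klein four-subgroup. With $q\equiv\varepsilon=\pm1\pmod 4$, an involution $b$ has dihedral centralizer of order $q-\varepsilon$, whose derived subgroup is cyclic of order $(q-\varepsilon)/4$. If $\exp C_F(b)'$ divides $n$, then $q\le4n+1$, so $|F|$ is bounded. Seen in $X=PGL_2$: for $b$ the image of $\mathrm{diag}(1,-1)$, $(X^b)^\circ$ is the diagonal torus $T_b$, and the image $b'$ of an antidiagonal matrix inverts it. So $[t,b']=t^{-2}$ on $T_b$, and commutators of $(T_b)_\sigma$ with $B$ have unbounded exponent as $q$ grows. The general proof follows this pattern: either $(X^b)^\circ$ contains a semisimple group, which is too big, or all $(X^b)^\circ$ are tori that do not fit together.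

**Proposition 5.** Let $F$ be a finite group whose Sylow $p$-subgroups have rank $\le r$, and $B\le F$ elementary abelian of order $p^2$ with $\exp C_F(b)'\mid n$ for all $b\in B^\#$. Then $|F:O_{p',p}(F)|$ is bounded in terms of $p,r,n$.

*Proof.* Let $R_0$ be the $p$-solvable radical of $F$, the largest normal $p$-solvable subgroup. Then $O_{p',p}(R_0)=O_{p',p}(F)$.

**Step 0.** *Purpose: bound $|R_0:O_{p',p}(R_0)|$.* Let $Z=R_0/O_{p'}(R_0)$ and $P=O_p(Z)$. By Hall–Higman, $C_Z(P)\le P$. A $p'$-element of $Z$ acting trivially on $P/\Phi(P)$ centralizes $P$ (Burnside), so it lies in $P$ and is trivial. So the kernel of $Z$ on $P/\Phi(P)$ is a normal $p$-subgroup, hence contained in $P$, and it contains $P$. Thus $Z/P$ embeds in $GL_r(p)$ and $|R_0:O_{p',p}(R_0)|\le|GL_r(p)|$. It remains to bound $|F:R_0|$.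

**Step 1.** *Purpose: reduce to one simple group of Lie type in characteristic $\ell\ne p$.* A minimal normal subgroup of $F/R_0$ is not $p$-solvable, so the socle of $F/R_0$ is $S_1\times\dots\times S_k$ with $S_i$ nonabelian simple of order divisible by $p$. It contains an elementary abelian group of order $p^k$, so $k\le r$. The centralizer of the socle is normal and meets the socle in its trivial center, so it contains no minimal normal subgroup and is trivial. Hence $F/R_0$ embeds in the automorphism group of the socle, and it suffices to bound all $|S_i|$.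

By CFSG, all but finitely many simple groups of order divisible by $p$ with Sylow $p$-subgroups of rank $\le r$ are of Lie type in characteristic $\ell\ne p$ with $\mathrm{rk}\,X\le r_1=r_1(p,r)$. Indeed, sporadic groups are finite in number; alternating groups of large degree have large $p$-rank; classical groups of large rank have large alternating sections, hence Sylow $p$-subgroups of large rank. So the Lie rank is bounded, and a group over $\mathbb F_{p^f}$ in characteristic $p$ contains an elementary abelian subgroup of order $p^f$, so $f\le r$ there.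

Suppose $S=S_i$ is such a group, $S=O^{\ell'}(X_\sigma)$ as in (Aut), with $|S|$ large. Since $\mathrm{rk}\,X\le r_1$, this is the same as $q=q(\sigma)$ being large, by (St) 1. "Large" always means above a bound depending only on $p,r,n$. We derive a contradiction.

**Step 2.** *Purpose: replace the section $S$ by a quasisimple-type group on which centralizers are still controlled.* Let $W_1$ be the product of the $B$-orbit of $S$, $M$ its preimage in $F$, and $L$ the $p$-solvable residual of $M$ (the smallest normal subgroup with $p$-solvable quotient). Then $L$ is characteristic in $M$, hence $B$-invariant. The $p$-solvable residual of $L$ is normal in $M$ with $p$-solvable quotient, so it equals $L$: $L$ has no nontrivial $p$-solvable quotient. Every nontrivial quotient of $W_1$ is a product of copies of $S$, so not $p$-solvable; hence $L$ maps onto $W_1$.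

Let $R_1=L\cap R_0$ and $N=O_{p'}(L)$. The image of $N$ in $W_1$ is a normal $p'$-subgroup, so trivial, and $N=O_{p'}(R_1)$. Put $\hat L=L/N$, $\hat R=R_1/N$; so $O_{p'}(\hat R)=1$ and $\hat L/\hat R\cong W_1$.

Let $V$ be an $L$-chief factor inside $O_p(\hat R)$; then $|V|\le p^r$. The group $L/C_L(V)R_1$ is a quotient of $W_1$, so a product of copies of $S$, and a quotient of $L/C_L(V)$, of order at most $|GL_r(p)|$. For $|S|>|GL_r(p)|$ it is trivial. So $L=C_L(V)R_1$, the group $L/C_L(V)$ is $p$-solvable, and $L=C_L(V)$. Hence $\hat L$ acts trivially on all factors of a series of $O_p(\hat R)$. So $\hat L/C_{\hat L}(O_p(\hat R))$ is a $p$-group, hence trivial. Since $O_{p'}(\hat R)=1$, Hall–Higman gives $\hat R=C_{\hat R}(O_p(\hat R))\le O_p(\hat R)$. So $\hat R=O_p(\hat R)$ is a $p$-group, central in $\hat L$; and $\hat L$ is perfect.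

Let $Y_i$ be the preimage in $\hat L$ of the $i$-th factor of $W_1$, and $L_i=Y_i'$. As $Y_i/\hat R$ is perfect, $Y_i=L_i\hat R$, so $L_i=Y_i'=L_i'$ is perfect and $L_i/Z(L_i)\cong S$. For $i\ne j$, $[Y_j,L_i]\le\hat R$ is central, so $[Y_j,L_i,L_i]=[L_i,Y_j,L_i]=1$. The three subgroups lemma gives $[L_i,L_i,Y_j]=1$, that is, $[L_i,Y_j]=1$. Also $\hat L=L_1\cdots L_t\hat R$, and taking derived subgroups, $\hat L=L_1\cdots L_t$. So $\hat L$ is a central product of quasisimple groups, permuted transitively by $B$.

Apply (L) in $LB$ to its normal $p'$-subgroup $N$: $C_{\hat L}(b)$ is the image of $C_L(b)$. Since $C_L(b)B\le C_F(b)$,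
$$C_{\hat L}(b)'\ \text{ and }\ [C_{\hat L}(b),B]\ \text{ have exponent dividing } n\qquad(b\in B^\#).\tag{1}$$

**Step 3.** *Purpose: show $t=1$ and that $B$ acts faithfully on $S$.* Suppose $b\in B$ moves $L_1$. Then $L_1,L_1^b,\dots,L_1^{b^{p-1}}$ are distinct and commute elementwise, so $x\mapsto xx^b\cdots x^{b^{p-1}}$ is a homomorphism from $L_1$ into $C_{\hat L}(b)$. Its image is perfect and has $S$ as a quotient, so (1) gives $\exp S\mid n$ and $|S|\le J(n)$, a contradiction for large $|S|$. So $B$ normalizes $L_1$, and by transitivity $t=1$ and $\hat L/\hat R\cong S$.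

If $b\in B^\#$ centralizes $S$, then $[\hat L,b]\le\hat R$ is central, so $[\hat L,b,\hat L]=[b,\hat L,\hat L]=1$ and $[\hat L,\hat L,b]=1$. As $\hat L$ is perfect, $b$ centralizes $\hat L=\hat L'$, and (1) gives $\exp S\mid n$ again. So $B\le\mathrm{Aut}(S)$. Moreover $\hat R$ is a quotient of the Schur multiplier of $S$, so $|\hat R|\le r_1+1$ for large $q$.

**Step 4.** *Purpose: transfer the bound from $\hat L$ to $S$.* Claim: if $E\le C_S(b)$ is perfect, $b\in B^\#$, then $\exp E\mid n$. Let $\hat E$ be the preimage of $E$ in $\hat L$. For $x\in\hat E$, $[x,b]\in\hat R$, and $[xy,b]=[x,b]^y[y,b]=[x,b][y,b]$. So $x\mapsto[x,b]$ is a homomorphism from $\hat E$ to an abelian group, and $\hat E'\le C_{\hat L}(b)$. Then $\hat E''\le C_{\hat L}(b)'$ has exponent dividing $n$ and maps onto $E''=E$.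

**Step 5.** *Purpose: lift $B$ to algebraic automorphisms of $X$, excluding field automorphisms.* Let $b\in B^\#$ and let $\alpha\in C_{\mathbb A}(\sigma)$ induce $b$ on $S$. Then $\alpha^p$ is trivial on $S$, so $\alpha^p=\sigma^j$ for some $j$. Suppose $p\nmid j$. Choose $i,l$ with $ij+pl=1$ and put $\tau=\alpha^i\sigma^l$. As $\alpha$ and $\sigma$ commute, $\tau^p=\sigma^{ij+pl}=\sigma$, so $q(\tau)=q^{1/p}$. On $S$, $\tau$ acts as $b^i$, and $p\nmid i$, so $b^i$ generates $\langle b\rangle$. Now $X_\tau\le X_\sigma$, so $E=O^{\ell'}(X_\tau)\le O^{\ell'}(X_\sigma)=S$, and $b$ centralizes $E$. For large $q$, $E$ is nonabelian simple by (St) 2 and has order at least $q(\tau)^{N_+}\ge q^{1/p}>J(n)$. But Step 4 gives $\exp E\mid n$, so $|E|\le J(n)$, a contradiction.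

So $p\mid j$, and $\alpha\sigma^{-j/p}$ induces $b$ on $S$ and has $p$-th power $1$. Its $q$-value is then $1$, as $\mathbb R_{>0}$ is torsion-free. Hence
$$B_0=\{\alpha\in C_{\mathbb A}(\sigma):\ \alpha|_S\in B,\ q(\alpha)=1\}$$
maps onto $B$, with kernel contained in $\langle\sigma\rangle\cap\ker q=1$. We identify $B_0$ with $B$: a group of algebraic automorphisms of $X$ commuting with $\sigma$.

**Step 6.** *Purpose: show that $T_b:=(X^b)^\circ$ is a torus for each $b\in B^\#$.* As $p\ne\ell$, $T_b$ is reductive by (R), and it is $\sigma$-stable. Suppose $Y=[T_b,T_b]\ne1$. Then $Y$ is semisimple and $\sigma|_Y$ is a Steinberg endomorphism. Let $Y_1$ be a simple factor of $Y$ in a $\sigma$-orbit of length $c$. By (St) 4, $\sigma^c$ acts on the character lattice of a stable maximal torus of $Y_1$ with eigenvalues of absolute value $q^c$, so its $q$-value is $q^c\ge q$. Now $Y_{sc}$ is a direct product of simple factors, so $Y_{sc,\sigma}$ is the direct product, over the orbits, of the groups $(Y_{1,sc})_{\sigma^c}$. For large $q$ each of these is quasisimple by (St) 2 and (Per), and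 its simple quotient has order at least $q^c\ge q>J(n)$, as the center has order prime to $\ell$. By (St) 5, $E=O^{\ell'}(Y_\sigma)$ is an image of $Y_{sc,\sigma}$ by a central subgroup. So $E$ is perfect, with simple quotients of order $>J(n)$. But $E$ is generated by $\ell$-elements of $X_\sigma$, so $E\le S$, and $E\le C_S(b)$. Step 4 gives $\exp E\mid n$, which contradicts (J). So $Y=1$ and $T_b$ is a torus (possibly trivial).

**Step 7.** *Purpose: show that $B$ centralizes each $T_b$.* Let $b'\in B$; it acts on $T_b$, since it commutes with $b$. Let $u=(r_1+1)!$ and $t\in(T_b)_\sigma$. By (St) 3, $t^u\in S$, so $t^u\in C_S(b)$. Let $x\in\hat L$ be a lift of $t^u$. Then $[x,b]\in\hat R$ is central, so $[x^u,b]=[x,b]^u=1$, because $|\hat R|\le r_1+1$. So $x^u\in C_{\hat L}(b)$ and $[x^u,b']^n=1$ by (1). In $S$ this says $[t^{u^2},b']^n=1$, and since $T_b$ is abelian, $[t,b']^{u^2n}=1$. Thus $(T_b)_\sigma\le K$, the kernel of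
$$\theta:T_b\to T_b,\qquad t\mapsto[t,b']^{u^2n}.$$
Let $d=\dim T_b$ and suppose $b'$ does not centralize $T_b$. Then $[T_b,b']$ is a nontrivial torus, so $\theta\ne1$ and $\dim K\le d-1$.

We bound $|K:K^\circ|$. Let $\Lambda\cong\mathbb Z^d$ be the character lattice of $T_b$, on which $b'$ acts by some $\beta$ of order $p$. The character group of $K$ is the quotient of $\Lambda/a(\beta-1)\Lambda$, $a=u^2n$, by its $\ell$-torsion, and $|K:K^\circ|$ is the order of its torsion subgroup. So $|K:K^\circ|\le|I:a(\beta-1)\Lambda|$, where $I=\{\lambda\in\Lambda:k\lambda\in(\beta-1)\Lambda\text{ for some }k\ge1\}$. If $\lambda\in I$, then $(1+\beta+\dots+\beta^{p-1})\lambda=0$, because this operator kills $(\beta-1)\Lambda$ and $\Lambda$ is torsion-free. So $p\lambda=\sum_{i=0}^{p-1}(1-\beta^i)\lambda\in(\beta-1)\Lambda$. Thus $I/(\beta-1)\Lambda$ is generated by at most $d$ elements of order dividing $p$, and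
$$|K:K^\circ|\le p^d a^d\le c_3:=(pu^2n)^{r_1}.$$

$K$ is $\sigma$-stable because $\sigma$ commutes with $b'$. By Lang–Steinberg, each $\sigma$-stable coset of $K^\circ$ contains exactly $|K^\circ_\sigma|$ fixed points, so by (St) 4
$$(q-1)^d\le|(T_b)_\sigma|\le|K_\sigma|\le c_3(q+1)^{d-1}.$$
As $d\le r_1$, this is impossible for large $q$. So $B$ centralizes $T_b$.

**Step 8.** *Purpose: reach the contradiction on the Lie algebra.* By Step 7, for $b,b'\in B^\#$ the connected group $T_b$ lies in $(X^{b'})^\circ=T_{b'}$. By symmetry all $T_b$ equal one torus $T_0$. As $p\ne\ell$, $\mathfrak g=\mathrm{Lie}(X)$ is the direct sum of its $B$-weight spaces $\mathfrak g_\chi$. A character $\chi$ has cyclic image and $B$ is noncyclic, so $\chi(b)=1$ for some $b\in B^\#$. By (R), $\mathfrak g_\chi\le\mathfrak g^b=\mathrm{Lie}(X^b)=\mathrm{Lie}(T_0)$. Hence $\mathfrak g=\mathrm{Lie}(T_0)$, $\dim X=\dim T_0$ and $X=T_0$ is a torus, a contradiction. $\square$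

## 9. A divisible $p$-group on top of a locally solvable $p'$-group

**Step 1.** *Purpose: find a subgroup of finite index that is "$p'$ by divisible".* Every finite subgroup $F$ of $G$ containing $B$ satisfies Proposition 5, with $r$ from Lemma 3. So the $p$-nilpotent subgroup $O_{p',p}(F)$ has bounded index in $F$. These $F$ form a directed system with union $G$. By (IL), $G$ has a normal subgroup $H_1$ of finite index all of whose finite subgroups are $p$-nilpotent. In a finite $p$-nilpotent group the $p'$-elements form a subgroup; hence the $p'$-elements of $H_1$ form a characteristic subgroup $Q_*$, and $H_1/Q_*$ is a $p$-group. Its finite subgroups are quotients of finite subgroups of $G$, so by Lemma 3 it has rank $\le r$, and by (C) it is Chernikov. Let $H_2/Q_*$ be its divisible radical: a divisible abelian $p$-group of finite rank, of finite index in $H_1/Q_*$. Then $H_2\trianglelefteq G$ and $|G:H_2|<\infty$.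

**Step 2.** *Purpose: show that $Q_*$ is almost locally solvable.*

**Lemma 6.** $Q_*$ has a characteristic locally solvable subgroup $Q$ of finite index.

*Proof.* **The simple case.** Let $S$ be a finite nonabelian simple $p'$-group and $P\le\mathrm{Aut}(S)$ a $p$-group with $|P|\le|A|$ and $|C_S(P)|\le m$. Claim: $C_S(P)\ne1$, and $|S|$ is bounded in terms of $m$ and $|A|$.

If $P=1$, then $C_S(P)=S$ and this is clear. Let $P\ne1$. As $|S|$ is even (Feit–Thompson), $p\ne2$. Since $P\cap\mathrm{Inn}(S)=1$, $P$ embeds in $\mathrm{Out}(S)$. Alternating groups, sporadic groups and the Tits group have outer automorphism groups that are $2$-groups, so $S$ is none of these, and $S=O^{\ell'}(X_\sigma)$ as in (Aut).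

First, $p\nmid|X_\sigma|$. By (St) 5, $|X_\sigma|=|X_{sc,\sigma}|$, and $X_{sc,\sigma}$ maps onto $S$ with central kernel $Z$; by (Per) it is perfect. If $p$ divided $|Z|$, then, since $p\nmid|S|$, the Sylow $p$-subgroup of $X_{sc,\sigma}$ would be contained in $Z$. It would be central, hence by Schur–Zassenhaus a direct factor, contradicting perfectness. So $p\nmid|Z||S|=|X_\sigma|$.

Second, $p\nmid|\Gamma|$. Otherwise, as $p$ is odd, $p=3$ and $X=D_4$. But then $q(\sigma)$ is an integer and $|X_\sigma|$ is divisible by $q(\sigma)(q(\sigma)^2-1)$, hence by $3$, a contradiction.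

Now let $\mathfrak P$ be the preimage of $P$ in $C_{\mathbb A}(\sigma)$. Since $\sigma\in\mathbb D$, an element $x\gamma$ ($x\in X$, $\gamma\in\Gamma$) commutes with $\sigma$ exactly when $x\in X_\sigma$ and $\gamma\in C_\Gamma(\sigma)$. So $\ker q\cap C_{\mathbb A}(\sigma)=X_\sigma\rtimes C_\Gamma(\sigma)$ is a finite $p'$-group, and it embeds in $\mathrm{Aut}(S)$ because $\langle\sigma\rangle\cap\ker q=1$. Thus $\ker q\cap\mathfrak P$ is a $p'$-group that embeds in the $p$-group $P$, so it is trivial. Hence $\mathfrak P$ embeds via $q$ in the infinite cyclic group $q(\mathbb A)$, and $\mathfrak P=\langle\tau\rangle$ with $q(\tau)>1$. As $\mathfrak P/\langle\sigma\rangle\cong P$ and $q(\sigma)>1$, $\tau^{|P|}=\sigma$. Since $X_\tau\le X_\sigma$, we get $O^{\ell'}(X_\tau)\le S\cap X_\tau=C_S(P)$, and this contains a subgroup of order $q(\tau)^{N_+}$ by (St) 1. As $q(\tau)\ge\sqrt2$, $C_S(P)\ne1$; and $q(\tau)^{N_+}\le m$ gives $q(\tau)\le m$ and $N_+\le2\log_2m$. So $q(\sigma)=q(\tau)^{|P|}\le m^{|A|}$ and $\mathrm{rk}\,X\le N_+$ are bounded, and so is $|S|$.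

**Finite $A$-invariant subgroups.** Let $Q_0$ be a finite $A$-invariant subgroup of $Q_*$ and $\bar Q=Q_0/\mathrm{Sol}(Q_0)$, where $\mathrm{Sol}$ is the solvable radical. By (Co) 2, $|C_{\bar Q}(A)|\le m$. Let $W=S_1\times\dots\times S_k$ be the socle of $\bar Q$, all $S_i$ nonabelian simple. An element of $C_W(A)$ is determined, on each $A$-orbit of factors, by its component in one $S_i$, which can be any element of $C_{S_i}(N_A(S_i))$. So $C_W(A)$ is the direct product, over the $A$-orbits, of groups isomorphic to $C_{S_i}(N_A(S_i))$. Each has order $\le m$, so the claim, applied to the image of $N_A(S_i)$ in $\mathrm{Aut}(S_i)$, says that each is nontrivial and each $|S_i|$ is bounded. So there are at most $\log_2m$ orbits, and $k\le|A|\log_2m$. As $C_{\bar Q}(W)=1$, $|\bar Q|\le|\mathrm{Aut}(W)|$ is bounded.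

**Passage to $Q_*$.** By (IL), for the class of finite solvable groups and the directed system of finite $A$-invariant subgroups, $Q_*$ has a normal locally solvable subgroup of finite index. A product of two normal locally solvable subgroups $M,N$ of a locally finite group is locally solvable. Indeed, for finite $M_0\le M$, $N_0\le N$, the finite group $K=\langle M_0,N_0\rangle$ equals $(M\cap K)(N\cap K)$, a product of two normal solvable subgroups, so $K$ is solvable; and every finite subset of $MN$ lies in such a $K$. Hence the product $Q$ of all normal locally solvable subgroups of $Q_*$ is locally solvable. It is characteristic and of finite index. $\square$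

**Step 3.** *Purpose: split off the finite group $Q_*/Q$.* Let $H_3=C_{H_2}(Q_*/Q)$. It is normal in $G$, has finite index in $H_2$, and contains $Q$, since $[Q_*,Q]\le Q$. The divisible group $H_2/Q_*$ has no proper subgroup of finite index, so $H_3Q_*=H_2$. Let $Q_3=H_3\cap Q_*\ge Q$. Then $Q_3/Q$ is a finite $p'$-group, central in $H_3/Q$, and $H_3/Q_3\cong H_2/Q_*$ is an abelian $p$-group. So $H_3/Q$ is periodic and nilpotent, the direct product of its $p'$-part $Q_3/Q$ and its $p$-component $H/Q\cong H_2/Q_*$. The $p$-component is characteristic, so $H\trianglelefteq G$, and $|H_3:H|=|Q_3/Q|<\infty$. We now write $D$ for $H/Q$. In summary: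

$$H\trianglelefteq G,\ |G:H|<\infty;\quad Q\trianglelefteq G\text{ a locally solvable }p'\text{-group};\quad H/Q=D\text{ a divisible abelian }p\text{-group}.\tag{2}$$

**Proof of (a).** A finite subgroup of $H$ meets $Q$ in a solvable group with abelian quotient, so it is solvable. Thus $H$ is locally solvable and of finite index. $\square$

## 10. Invariant functionals and the exponent of $[Q,B]$

The theorem (KS) asks for bounded $\exp C_Q(b)$, and we only know that $C_Q(b)'$ and $[C_Q(b),B]$ have bounded exponent. Applied to $Q$ itself it cannot work: in Section 1, with $k=2$, $Q=V$ is centralized by $B$ and has infinite exponent. So one aims at $R=[Q,B]$ instead. For $b\in B^\#$, $C_R(b)$ is the product of $[C_R(b),B]$, which is harmless, and $C_R(B)$. The approach stops here: nothing in the hypothesis bounds $\exp C_R(B)$ directly.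

A test case: let $p=2$, $R$ the Heisenberg group $E_i$ of Section 4 ($\ell$ odd), and let $B=C_2^2$ act through a character $\chi\ne1$ by $(x,y,z)\mapsto(\chi x,\chi y,z)$. Then $R=[R,B]$ and $C_R(B)$ is the center, of exponent $\ell^i$. But $\ker\chi=\langle b\rangle\ne1$ centralizes $R$, so $C_R(b)'=R'$ is this same center, and the hypothesis sees it. For a group of order $2$ acting by a faithful $\chi$ there is no such $b$. The idea is that this is general: when $R=[R,B]$ and $B$ is noncyclic, $C_R(B)$ is swept out by the visible subgroups. Instead of producing elements, we show dually that a functional on $C_R(B)$ that vanishes on the visible part extends to a $B$-invariant functional on $R=[R,B]$, and so is zero.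

For a finite $p'$-group $Q_0$ acted on by $B\cong C_p^2$ and $b\in B^\#$, put
$$M_b(Q_0)=C_{Q_0}(b)'\,[C_{Q_0}(b),B].$$
It is normal in $C_{Q_0}(b)$, $B$-invariant, depends only on $\langle b\rangle$, and by (Co) 1
$$C_{Q_0}(b)=M_b(Q_0)\,C_{Q_0}(B).\tag{3}$$

**Lemma 7.** Let $s\ne p$ be a prime and $R$ a finite $s$-group acted on by $B\cong C_p^2$ with $R=[R,B]$. Then $C=C_R(B)$ is generated by the subgroups $C\cap C_R(b)'$, $b\in B^\#$.

*Proof.* Let $K$ be the subgroup they generate, $\gamma_j=\gamma_j(R)$, $L_j=\gamma_j/\gamma_{j+1}$. We show that $C\cap\gamma_j\le K(C\cap\gamma_{j+1})$ for all $j\ge1$; as $R$ is nilpotent, this gives $C=K$.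

**Step 1.** *Purpose: the case $j=1$.* $L_1=[L_1,B]$, so $C_{L_1}(B)=0$ by (Co) 3, and $C\le\gamma_2$.

**Step 2.** *Purpose: describe the $B$-fixed part of $L_j$, $j\ge2$.* Let $O=\mathbb Z[\omega]$ with $\omega$ a primitive $p$-th root of unity, a free $\mathbb Z$-module, and $\tilde L_i=L_i\otimes O$. For a subgroup $Y\le L_i$ we regard $Y\otimes O$ as a subgroup of $\tilde L_i$: choosing a $\mathbb Z$-basis of $O$, it consists of the tuples with all coordinates in $Y$. As $|B|$ is invertible on $\tilde L_i$, the operators $e_\chi=|B|^{-1}\sum_{x\in B}\chi(x)^{-1}x$ are orthogonal idempotents with sum $1$, so $\tilde L_i=\bigoplus_\chi e_\chi\tilde L_i$ over the characters $\chi:B\to\langle\omega\rangle$. For the trivial character, $e_1$ is the averaging operator. It is defined on $L_i$ itself, acts coordinatewise, and projects every $B$-invariant subgroup $Y$ onto $C_Y(B)$. By Step 1, $e_1\tilde L_1=0$.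

The commutator map $L_1\times L_{j-1}\to L_j$ is bilinear, $B$-equivariant, with image spanning $L_j$. Extended to $O$, it maps $e_\chi\tilde L_1\times e_\psi\tilde L_{j-1}$ into $e_{\chi\psi}\tilde L_j$. Hence
$$e_1\tilde L_j=\sum_{\chi\ne1}\,[e_\chi\tilde L_1,\,e_{\chi^{-1}}\tilde L_{j-1}].$$
For $\chi\ne1$, $\ker\chi=\langle b\rangle$ has order $p$, *because $B$ is noncyclic of order $p^2$*. Both spaces in the bracket are fixed by $b$, so they lie in $C_{L_1}(b)\otimes O$ and $C_{L_{j-1}}(b)\otimes O$ respectively. Let $Y_b\le L_j$ be generated by all $[x,y]$ with $x\in C_{L_1}(b)$, $y\in C_{L_{j-1}}(b)$. Then $e_1\tilde L_j\le\sum_bY_b\otimes O$. Applying $e_1$, and noting $e_1Y_b\le e_1L_j$, we get $(e_1L_j)\otimes O=(\sum_be_1Y_b)\otimes O$. Comparing coordinates,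
$$e_1L_j=\sum_be_1Y_b.$$

**Step 3.** *Purpose: lift to $R$.* By (Co) 2, $C_R(b)$ and $C_{\gamma_{j-1}}(b)$ map onto $C_{L_1}(b)$ and $C_{L_{j-1}}(b)$. So $Y_b$ is the image of the $B$-invariant group $W_b=[C_R(b),C_{\gamma_{j-1}}(b)]\le C_R(b)'\cap\gamma_j$. By (Co) 2 again, $e_1Y_b=C_{Y_b}(B)$ is the image of $C_{W_b}(B)\le K\cap\gamma_j$. Let $c\in C\cap\gamma_j$. Its image lies in $C_{L_j}(B)=e_1L_j$, so there is $k\in K\cap\gamma_j$ with $k^{-1}c\in\gamma_{j+1}$. As $K\le C$, $k^{-1}c\in C\cap\gamma_{j+1}$. $\square$

**Lemma 8.** Let $Q_0$ be a finite solvable $p'$-group acted on by $B\cong C_p^2$, $s\ne p$ a prime, $C=C_{Q_0}(B)$, and $\lambda:C\to\mathbb F_s$ a homomorphism vanishing on $C\cap M_b(Q_0)$ for all $b\in B^\#$. Then $\lambda$ extends to a $B$-invariant homomorphism $Q_0\to\mathbb F_s$.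

*Proof.* By (3), $C_{Q_0}(b)/M_b(Q_0)\cong C/(C\cap M_b(Q_0))$. So $\lambda$ extends to a homomorphism $\lambda_b:C_{Q_0}(b)\to\mathbb F_s$ with $\lambda_b(M_b(Q_0))=0$.

**Step 0.** *Purpose: the case that $Q_0$ is an $s$-group.* Let $R=[Q_0,B]=[R,B]$; then $Q_0=RC$. By Lemma 7, $C\cap R=C_R(B)$ is generated by subgroups of $C\cap C_R(b)'\le C\cap M_b(Q_0)$, so $\lambda(C\cap R)=0$. Since $R$ is normal and $Q_0/R\cong C/(C\cap R)$, the rule $xc\mapsto\lambda(c)$ ($x\in R$, $c\in C$) is a well-defined homomorphism extending $\lambda$. It is $B$-invariant because $B$ acts trivially on $Q_0/R$.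

In general we use induction on $|Q_0|$; let $Q_0\ne1$ and let $N\le Q_0$ be a minimal normal subgroup of $Q_0B$, an elementary abelian $t$-group.

**Step 1.** *Purpose: treat the case that $\lambda_b(C_N(b))=0$ for all $b\in B^\#$.* We pass to $Q_0/N$. By (Co) 2, $C$ covers $C_{Q_0/N}(B)$, and $\lambda(C\cap N)=0$, so $\lambda$ induces $\bar\lambda$ on $C_{Q_0/N}(B)$. Also $C_{Q_0/N}(b)$ is the image of $C_{Q_0}(b)$, so $M_b(Q_0/N)$ is the image of $M_b(Q_0)$. If $c\in C$ maps into it, $c=gx$ with $g\in M_b(Q_0)$, $x\in N$. Then $x=g^{-1}c\in C_N(b)$ and $\lambda(c)=\lambda_b(g)+\lambda_b(x)=0$. So $\bar\lambda$ satisfies the hypothesis. By induction it extends to a $B$-invariant homomorphism on $Q_0/N$; inflate it to $Q_0$. This covers $t\ne s$, since then $\lambda_b(C_N(b))=0$ automatically.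

**Step 2.** *Purpose: for $t=s$, build an invariant functional on $N$.* Define $\lambda_N$ on $N=[N,B]\times C_N(B)$ to be $0$ on $[N,B]$ and $\lambda$ on $C_N(B)$. Since $C_N(b)=[C_N(b),B]\,C_N(B)$ and $\lambda_b$ kills $[C_N(b),B]\le M_b(Q_0)$, we have $\lambda_N=\lambda_b$ on $C_N(b)$. Let $x\in C_{Q_0}(b)$. For $v\in C_N(b)$, $\lambda_N(v^x)=\lambda_b(v^x)=\lambda_b(v)=\lambda_N(v)$, as $\lambda_b$ is a homomorphism to an abelian group. For $v\in[N,b]$, $v^x\in[N,b]^x=[N,b]\le[N,B]$, and both values are $0$. As $N=C_N(b)\times[N,b]$ and the $C_{Q_0}(b)$ generate $Q_0$ by (Co) 4, $\lambda_N$ is $Q_0$-invariant; it is $B$-invariant because it kills $[N,B]$. So $\ker\lambda_N$ is normal in $Q_0B$, hence $N$ or $1$.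

If $\lambda_N=0$, then $\lambda_b(C_N(b))=0$ for all $b$, and Step 1 finishes.

**Step 3.** *Purpose: treat $\lambda_N\ne0$ by splitting $N$ off.* Now $\lambda_N$ is injective and invariant, so $|N|=s$ and $N$ is central in $Q_0B$. Let $T\ge N$ be a $B$-invariant Sylow $s$-subgroup of $Q_0$. As $M_b(T)\le M_b(Q_0)$, Step 0 applies to $T$ and $\lambda|_{C_T(B)}$, and gives a homomorphism $T\to\mathbb F_s$ that equals $\lambda_N\ne0$ on $N\le C_T(B)$. Its kernel is a complement of $N$ in $T$. By Gaschütz's theorem $N$ is complemented in $Q_0$; since $N$ is central, it is a direct factor. So $\lambda_N$ extends to some $\nu\in\mathrm{Hom}(Q_0,\mathbb F_s)$. Averaging $\nu$ over $B$ (possible as $p\ne s$) gives a $B$-invariant $\mu$, and $\mu|_N=\lambda_N$ because $B$ centralizes $N$. A $B$-invariant homomorphism to $\mathbb F_s$ kills commutators and all $[x,b]$ with $b\in B$, so $\mu$ vanishes on every $M_b(Q_0)$. Hence $\lambda-\mu|_C$ satisfies the hypothesis of the lemma and vanishes on $N=C_N(b)$. By Step 1 it extends to a $B$-invariant homomorphism; add $\mu$. $\square$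

**Proposition 9.** Let $Q_0$ be a finite solvable $p'$-group acted on by $B\cong C_p^2$ with $\exp M_b(Q_0)\mid n$ for all $b\in B^\#$. Then $\exp[Q_0,B]$ is bounded in terms of $p$ and $n$.

*Proof.* Let $R=[Q_0,B]=[R,B]$; since $M_b(R)\le M_b(Q_0)$, it satisfies the same hypothesis. Let $C=C_R(B)$ and $K=\prod_b(C\cap M_b(R))$, a product of $p+1$ normal subgroups of $C$, one for each subgroup $\langle b\rangle$ of order $p$. As $C'\le C\cap C_R(b)'\le K$, $C/K$ is abelian. If $K\ne C$, there are a prime $s\ne p$ and a nonzero homomorphism $\lambda:C\to\mathbb F_s$ with $\lambda(K)=0$. By Lemma 8 it extends to a $B$-invariant homomorphism on $R$, which kills $[R,B]=R$, a contradiction. So $C=K$, and $\exp C\mid n^{p+1}$. By (3), $C_R(b)=M_b(R)C$ with $M_b(R)$ normal, so $\exp C_R(b)\mid n^{p+2}$. Apply (KS). $\square$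

**Consequence.** The group $Q$ of (2) is a union of finite solvable $B$-invariant subgroups $Q_0$. Since $B\le C_G(b)$, $M_b(Q_0)\le C_G(b)'$ has exponent dividing $n$. So $[Q,B]=\bigcup[Q_0,B]$ has finite exponent, dividing some $e$.

## 11. The action of $H$ on $Q/Q'$, and part (b)

**Step 1.** *Purpose: bound $\exp Q'$.* As $Q=[Q,B]C_Q(B)$, the group $Q/[Q,B]$ is an image of $C_Q(B)$, whose derived subgroup lies in $C_G(b)'$. So $Q'[Q,B]/[Q,B]$ has exponent dividing $n$, and $\exp Q'\mid en$.

**Step 2.** *Purpose: show that $H$ is generated by $Q$ and centralizers of elements of $B$.* Let $B_1,\dots,B_{p+1}$ be the subgroups of order $p$ of $B$, $B_i=\langle b_i\rangle$. In $\mathbb Z[B]$,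
$$\sum_{i=1}^{p+1}\ \sum_{x\in B_i}x=p+\sum_{x\in B}x ,$$
since the identity occurs $p+1$ times on the left and every other element once. Apply this to $D$: the operator $\sum_{x\in B_i}x$ maps $D$ into $C_D(b_i)$, and $\sum_{x\in B}x$ maps $D$ into $C_D(B)$. So $pD\le\sum_iC_D(b_i)$, and as $D$ is divisible,
$$D=\sum_iC_D(b_i).\tag{4}$$
By (L), applied in $G$ to the normal $p'$-subgroup $Q$, $C_D(b_i)$ is the image of $C_H(b_i)$. So
$$H=Q\,\langle C_H(b_1),\dots,C_H(b_{p+1})\rangle.\tag{5}$$

**Step 3.** *Purpose: show that $H$ acts almost trivially on $\hat Q=Q/Q'$.* Write $\hat Q$ additively as an $H$-module; $Q$ acts trivially on it. Let $h\in C_H(b_i)$, and let $v=u+w\in\hat Q$ with $u$ in the image of $[Q,B]$ and $w$ the image of $c\in C_Q(B)$. Then $eu=0$. Also $w(h-1)$ is the image of $[c,h]\in C_G(b_i)'$, because $c$ and $h$ both centralize $b_i$; so $n\,w(h-1)=0$. Hence $en\,v(h-1)=0$. So each $C_H(b_i)$ acts trivially on $en\hat Q$, and by (5) so does $H$. Thus $en\,v(h-1)=0$ for all $v\in\hat Q$, $h\in H$. The elements $v(h-1)$ generate the abelian group $[Q,H]/Q'$ (note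 $[Q,H]\ge Q'$), so it has exponent dividing $en$. With Step 1, $\exp[Q,H]\mid(en)^2$.

**Step 4.** *Purpose: conclude.* In $H/[Q,H]$ the $p'$-group $Q/[Q,H]$ is central, and the quotient by it is the abelian $p$-group $D$. So $H/[Q,H]$ is periodic and nilpotent, the direct product of its $p'$-part $Q/[Q,H]$, which is abelian, and a $p$-group isomorphic to $D$. Hence it is abelian, $H'\le[Q,H]$, and $\exp H'\mid(en)^2$. **This proves (b).** $\square$

Compare (5) with Section 3: divisibility of $D$ gives the generation by centralizers that fails for $G$ in Section 1.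

## 12. When $G$ itself has finite exponent: parts (c) and (d)

Now $B$ is again elementary abelian of order $p^k$, $k\ge2$, with $\exp C_G(b)'\mid n$ for all $b\in B^\#$. Fix $B^*\le B$ of order $p^2$ and let $H,Q,D$ be as in (2), obtained from $B^*$. The subgroups $H,Q$ are normal in $G$, so $B$ acts on $H$, $Q$ and $D$.

**Step 1.** *Purpose: show that $[Q,B]$ has finite exponent.* The Consequence in Section 10 used only that $Q\trianglelefteq G$ is a locally solvable $p'$-group and that the acting group has order $p^2$ and satisfies the hypothesis on centralizers. So $[Q,B_0]$ has finite exponent for every $B_0\le B$ of order $p^2$. Every $b\in B$ lies in some such $B_0$, so $[Q,B]$ is the product of the finitely many normal subgroups $[Q,B_0]$ of $Q$, and it has finite exponent.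

**Step 2.** *Purpose: the easy implications of (c).* (ii)$\Rightarrow$(i) and (ii)$\Rightarrow$(iii) are trivial. (i)$\Rightarrow$(ii) is Lemma 4 with $C=G$.

**Step 3.** *Purpose: (iii)$\Rightarrow$(ii).* Assume $C_G(B)$ has finite exponent. By Step 1, $Q=[Q,B]C_Q(B)$ has finite exponent. By (L), applied to $Q$, $C_D(B)$ is the image of $C_H(B)$, so $l\,C_D(B)=0$ for some $l\ge1$. Let $b\in(B^*)^\#$. By (L), $C_D(b)$ is the image of $C_H(b)$. Since $B\le C_G(b)$, $[C_D(b),B]$ is the image of $[C_H(b),B]\le C_G(b)'$ and has exponent dividing $n$. So $n(x^\beta-x)=0$ for $x\in C_D(b)$, $\beta\in B$; that is, $n\,C_D(b)\le C_D(B)$ and $ln\,C_D(b)=0$. By (4), applied to $B^*$, $D$ is the sum of these $C_D(b)$, so $lnD=0$. As $D$ is divisible, $D=0$. So $H=Q$ has finite exponent, and so has $G$, because $|G:H|<\infty$. **This proves (c).**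

**Step 4.** *Purpose: (d).* Let $b\in B^\#$ be centralized by a finite $p$-subgroup $A_1$ with $C_G(A_1)$ finite. Lemma 4, applied to $C=C_G(b)\ge A_1$, shows that $C_G(b)$ has finite exponent. So has $C_G(B)\le C_G(b)$, and (c) shows that $G$ has finite exponent. With Section 4, the proof of Theorem 2 is complete. $\square$

As a check of (c) against Section 1 (with $k\ge2$): there $C_G(B)=V\times E^p$ has infinite exponent, and $G'\ge V$ does too. Under the hypotheses of the conjecture, its second assertion thus holds for a given $G$ exactly when $C_G(B)$ has finite exponent.
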